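# Counting discs: minimal lengths of Kobayashi/Royden chains on strongly pseudoconvex domains

## Two crossing sheets in the bidisc

Let $D$ be the unit disc in $\mathbb C$, and let
$$\rho(a,b)=\frac12\log\frac{1+\left|\frac{a-b}{1-\bar b a}\right|}{1-\left|\frac{a-b}{1-\bar b a}\right|}$$
be the integrated distance of the metric $\frac{|dz|}{1-|z|^2}$. In the bidisc $D\times D$ take $P=(-\frac12,\frac12)$ and $Q=(\frac12,\frac12)$, and travel from $P$ to $Q$ along two holomorphic discs,
$$f_-(z)=(z,-z),\qquad f_+(z)=(z,z).$$
We have $f_-(-\frac12)=P$, $f_-(0)=(0,0)=f_+(0)$ and $f_+(\frac12)=Q$. So we run along the sheet $w=-z$ from parameter $-\frac12$ to $0$, switch sheets at the origin, and run along $w=z$ from $0$ to $\frac12$. The cost, measured in the parameter disc, is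
$$\rho(-\tfrac12,0)+\rho(0,\tfrac12)=\tfrac12\log 3+\tfrac12\log3=\log 3 .$$
On the other hand $\left|\frac{-1/2-1/2}{1+1/4}\right|=\frac45$, so $\rho(-\frac12,\frac12)=\frac12\log 9=\log 3$ as well. The switch cost nothing, because it happened over $0$, which lies on the geodesic from $-\frac12$ to $\frac12$. Nothing can be cheaper either: project any path of discs to the first coordinate and apply Schwarz–Pick.

In the bidisc the switch was also unnecessary. The single disc $z\mapsto(z,\frac12)$ passes through $P$ and $Q$ at the parameters $\mp\frac12$, at the same cost $\log 3$. It exists because the bidisc contains very many holomorphic graphs over $D$.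

Now imagine a thinner domain, which contains the two sheets $w=\pm z$ but in which these two are the *only* holomorphic graphs over all of $D$. Neither sheet contains both $P$ and $Q$. One disc would then no longer be enough to go from $P$ to $Q$ at cost $\log 3$, and two would be needed. How many switches can be forced in this way on a good domain? Can one force infinitely many?

## The Kobayashi/Royden distance, chains, and the statement

Let $\Omega\subset\mathbb C^n$ be a bounded domain.

**Definition (metric and distance).** For $P\in\Omega$, $\xi\in\mathbb C^n$,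
$$F_K(P,\xi)=\inf\{\alpha>0:\ \exists f:D\to\Omega\text{ holomorphic},\ f(0)=P,\ f'(0)=\xi/\alpha\}.$$
The distance $d_K(P,Q)$ is the infimum of $\int_0^1F_K(\gamma(t),\gamma'(t))\,dt$ over piecewise $C^1$ curves $\gamma:[0,1]\to\Omega$ from $P$ to $Q$.

The function $F_K$ is upper semicontinuous (a textbook fact), so the integrals make sense. Concatenating curves gives the triangle inequality for $d_K$. For $\Omega=D$ one gets $F_K(P,\xi)=|\xi|/(1-|P|^2)$ and $d_K=\rho$; this is the case $\Omega=D$ of Lemma 2 below.

**Definition (chain).** A Kobayashi/Royden chain of length $k$ from $P$ to $Q$ consists of points $P=P_0,P_1,\dots,P_k=Q$ in $\Omega$, holomorphic maps $f_1,\dots,f_k:D\to\Omega$, and points $a_j,b_j\in D$ with $f_j(a_j)=P_{j-1}$, $f_j(b_j)=P_j$. It *realizes* $d_K(P,Q)$ if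
$$d_K(P,Q)=\sum_{j=1}^k\rho(a_j,b_j).$$

In the opening example, $(f_-,-\frac12,0)$ followed by $(f_+,0,\frac12)$ is a chain of length two, $(z\mapsto(z,\frac12),-\frac12,\frac12)$ is a chain of length one, and both realize the distance.

**Definition (strong pseudoconvexity).** The Levi form of a real $C^2$ function $f$ is $L_f(p;v)=\sum f_{j\bar k}(p)v_j\bar v_k$. We call $f$ psh if $L_f\ge0$ everywhere, and strictly psh at $p$ if $L_f(p;\cdot)$ is positive definite. A *strongly pseudoconvex domain* is a bounded domain with $C^2$ boundary whose Levi form is positive definite at every boundary point. That is, near each boundary point $p$ there is a defining function $r$ with $dr\neq0$ and $L_r(p;v)>0$ for all $v\ne0$ in the complex tangent space $\{\sum r_j(p) v_j=0\}$.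

A result of Lempert says that on a bounded convex domain in $\mathbb C^n$ every distance $d_K(P,Q)$ is realized by a chain of length one. The bidisc example is an instance. For strongly pseudoconvex domains one may hope for the following.

**Conjecture.** Let $\Omega\subseteq\mathbb C^n$ be a strongly pseudoconvex domain. Then there is a positive integer $K$ such that the distance $d_K(P,Q)$ between any two points $P,Q\in\Omega$ can be realized by a chain of length at most $K$.

Note that $K$ may depend on $\Omega$. The conjecture is false for every $n\ge2$, even if the length is allowed to depend on the pair of points, and it is true for $n=1$ with $K=1$.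

**Theorem 1.**

1. For every $n\ge2$ there is a strongly pseudoconvex domain $\Omega\subset\mathbb C^n$ with $C^\infty$ boundary such that:
   - (a) there are $P,Q\in\Omega$ for which $d_K(P,Q)$ is not realized by any chain of finite length;
   - (b) for every $k\ge1$ there are $P,Q\in\Omega$ for which $d_K(P,Q)$ is realized by a chain of length $k$ but by no shorter chain.
2. If $n=1$, then for every bounded domain in $\mathbb C$ every distance is realized by a chain of length one.

Either of (a), (b) disproves the conjecture in dimension $n$, so the conjecture holds in dimension $n$ if and only if $n=1$.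

## Two inequalities from Schwarz–Pick

Recall Schwarz–Pick: a holomorphic $h:D\to D$ satisfies $|h'(a)|\le\frac{1-|h(a)|^2}{1-|a|^2}$ and $\rho(h(a),h(b))\le\rho(a,b)$, and equality in the second inequality for one pair $a\neq b$ forces $h\in\operatorname{Aut}(D)$. Write points of $\mathbb C^n$ as $\zeta=(z,w,w')$ with $z,w\in\mathbb C$, $w'\in\mathbb C^{n-2}$ ($w'$ is absent if $n=2$, and if $n=1$ there is only $z$). Put $\pi(\zeta)=z$.

**Lemma 2.** Let $\Omega\subset\mathbb C^n$ be a bounded domain.

1. If $\Omega\subset D\times\mathbb C^{n-1}$, then $F_K(P,\xi)\ge\dfrac{|\xi_1|}{1-|\pi(P)|^2}$ and $d_K(P,Q)\ge\rho(\pi P,\pi Q)$.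
2. If $f:D\to\Omega$ is holomorphic, then $F_K(f(a),f'(a)c)\le\dfrac{|c|}{1-|a|^2}$ for $a\in D$, $c\in\mathbb C$, and $d_K(f(a),f(b))\le\rho(a,b)$.

*Proof.* For the first part, let $f(0)=P$, $f'(0)=\xi/\alpha$. Schwarz–Pick for $\pi\circ f:D\to D$ at $0$ gives $|\xi_1|/\alpha\le1-|\pi(P)|^2$, a lower bound for every admissible $\alpha$. Integrating along $\gamma$, the $F_K$-length of $\gamma$ is at least the length of $\pi\circ\gamma$ in the metric $\frac{|dz|}{1-|z|^2}$, hence at least $\rho(\pi P,\pi Q)$.

For the second part, if $c=0$, constant maps show that $F_K(f(a),0)=0$. If $c\ne0$, put $e^{i\theta}=c/|c|$ and $m(\zeta)=\frac{e^{i\theta}\zeta+a}{1+\bar a e^{i\theta}\zeta}$, an automorphism with $m(0)=a$, $m'(0)=e^{i\theta}(1-|a|^2)$. Then $(f\circ m)(0)=f(a)$ and $(f\circ m)'(0)=f'(a)c/\alpha$ with $\alpha=|c|/(1-|a|^2)$, so this $\alpha$ is admissible. Integrating along the image under $f$ of the geodesic from $a$ to $b$ gives $d_K(f(a),f(b))\le\rho(a,b)$. $\square$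

By the second part, $d_K(P,Q)\le\sum\rho(a_j,b_j)$ for every chain from $P$ to $Q$. A realizing chain is one that attains this bound.

## Bounded planar domains: the covering map realizes every distance

The case $n=1$ is the simplest one, and it can be done at once.

*Proof of Theorem 1, part 2.* Let $\Omega\subset\mathbb C$ be a bounded domain. By uniformization its universal cover is the sphere, $\mathbb C$ or $D$. The coordinate function of $\Omega$ pulls back to a nonconstant bounded holomorphic function on the cover, which excludes the sphere (compactness) and $\mathbb C$ (Liouville). So there is a holomorphic universal covering $p:D\to\Omega$.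

**Step 1: $p$ preserves the infinitesimal metric.** The aim is $F_K(p(a),p'(a)c)=|c|/(1-|a|^2)$. The inequality $\le$ is Lemma 2. For $\ge$, let $f:D\to\Omega$ satisfy $f(0)=p(a)$, $f'(0)=p'(a)c/\alpha$. As $D$ is simply connected, $f=p\circ\tilde f$ with $\tilde f:D\to D$ holomorphic and $\tilde f(0)=a$. Since $p'(a)\neq0$, $\tilde f'(0)=c/\alpha$, and Schwarz–Pick gives $|c|/\alpha\le1-|a|^2$.

**Step 2: the distance is an infimum over the fiber.** Fix $a\in p^{-1}(P)$. By Step 1 a curve in $D$ and its image in $\Omega$ have the same length. Every curve from $P$ to $Q$ lifts to a curve from $a$ to some point of $p^{-1}(Q)$, and conversely curves in $D$ from $a$ to $p^{-1}(Q)$ project to curves from $P$ to $Q$. Hence $d_K(P,Q)=\inf\{\rho(a,b):b\in p^{-1}(Q)\}$.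

**Step 3: the infimum is attained.** The fiber $p^{-1}(Q)$ is closed and discrete in $D$, and closed $\rho$-balls are compact, so only finitely many $b$ compete. For a minimizing $b$, the one-step chain $f_1=p$, $a_1=a$, $b_1=b$ realizes $d_K(P,Q)$. $\square$

For example, let $\Omega=D\setminus\{0\}$, covered by the upper half plane via $\zeta\mapsto e^{i\zeta}$, and let $P=e^{-1}$, $Q=-e^{-1}$. Lift $P$ to $i$; the lifts of $Q$ are $x+i$ with $x\in\pi+2\pi\mathbb Z$. Transporting $D$ to the half plane turns $\left|\frac{a-b}{1-\bar ba}\right|$ into $\left|\frac{\zeta-\omega}{\zeta-\bar\omega}\right|$, which for $\zeta=i$, $\omega=x+i$ equals $|x|/\sqrt{x^2+4}$. This increases with $|x|$, so the minimum is attained at $x=\pm\pi$: the distance is realized by one disc, in two ways.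

From now on $n\ge2$.

## Realizing chains consist of sections over the disc

We return to the thin domain imagined at the start. Suppose $\Omega\subset D\times\mathbb C^{n-1}$. Call a holomorphic $f:D\to\Omega$ with $\pi\circ f\in\operatorname{Aut}(D)$ a *section* of $\Omega$ over $D$; after reparametrizing by $(\pi\circ f)^{-1}$ it has the form $z\mapsto(z,h(z))$. The next lemma says that whenever $d_K$ equals its lower bound $\rho\circ\pi$, a realizing chain can only use sections, and can only switch over the geodesic.

**Lemma 3.** Let $\Omega\subset D\times\mathbb C^{n-1}$ be a bounded domain, and let $P\ne P'$ in $\Omega$ have real projections $\pi P,\pi P'$ and satisfy $d_K(P,P')=\rho(\pi P,\pi P')$. Suppose a chain $(P_j,f_j,a_j,b_j)$ from $P$ to $P'$ realizes this distance. Then, after discarding the steps with $a_j=b_j$, at least one step remains, every $f_j$ is a section, and every $\pi(P_j)$ is real.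

*Proof.* If $a_j=b_j$, then $P_{j-1}=f_j(a_j)=f_j(b_j)=P_j$, so the step can be dropped without changing the sum. Not all steps are dropped, since $P\neq P'$. Let $m$ be the remaining length and $p_j=\pi(P_j)$. The triangle inequality and Schwarz–Pick for $\pi\circ f_j$ give
$$\rho(p_0,p_m)\le\sum_{j=1}^m\rho(p_{j-1},p_j)\le\sum_{j=1}^m\rho(a_j,b_j)=d_K(P,P')=\rho(p_0,p_m).$$
So equality holds throughout. The second equality is termwise: $\rho(p_{j-1},p_j)=\rho(a_j,b_j)$ with $a_j\ne b_j$, so equality in Schwarz–Pick gives $\pi\circ f_j\in\operatorname{Aut}(D)$. The first equality, with the triangle inequality on both sides of $p_j$, gives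
$$\rho(p_0,p_j)+\rho(p_j,p_m)\le\sum_{i=1}^m\rho(p_{i-1},p_i)=\rho(p_0,p_m),$$
so $p_j$ lies on the Poincaré segment from $p_0$ to $p_m$. As $p_0,p_m$ are real, this segment is a real interval. $\square$

This tells us what to build: a strongly pseudoconvex $\Omega\subset D\times\mathbb C^{n-1}$ whose only sections are graphs $G_1,G_2,\dots$ and a limit graph $G_\infty$, such that over *real* points only consecutive graphs $G_k,G_{k+1}$ meet, and $G_\infty$ meets no other graph. The switching points $R_k\in G_k\cap G_{k+1}$ should lie over real $x_k\uparrow0$ and converge to a point $Q\in G_\infty$. To get from $G_1$ to $Q$ one would then have to pass through all the $G_k$. Infinitely many graphs are needed in one domain, because $K$ in the conjecture may depend on $\Omega$.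

## Which graphs: tangent lines fail, a cubic family works

Take $w'=0$ and look for functions $g_k(z)=\varphi(z,t_k)$ with real coefficients, where $t_k\downarrow0$ and $g_\infty=\varphi(\cdot,0)=0$. For $t\neq s$, the graphs with parameters $t$ and $s$ meet over the zeros of $\frac{\varphi(z,t)-\varphi(z,s)}{t-s}$.

The first thing to try is lines, say the tangents to the parabola $w=z^2$, $\varphi(z,t)=-2tz-t^2$ (tangent at $z=-t$). The quotient is $-2z-(t+s)$, which always has the real root $-\frac{t+s}2$. In particular the line with parameter $t_1$ meets $G_\infty=\{w=0\}$ over $-\frac{t_1}2$. From the point of $G_1$ over $-t_1$ one reaches $(0,0)$ in two steps, along $G_1$ to the crossing over $-\frac{t_1}2$ and then along $G_\infty$, and the projection moves along the real geodesic. The intermediate lines are bypassed. With $\varphi$ affine in $z$ and real, unwanted crossings over real points cannot be avoided unless slopes coincide.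

So we let the quotient be quadratic in $z$, to allow nonreal roots. Take $\varphi=\alpha tz^2+\beta t^2z+\gamma t^3$, homogeneous of degree $3$, so that the sign of the discriminant depends only on the ratio $s/t$. The quotient is $\alpha z^2+\beta(t+s)z+\gamma(t^2+ts+s^2)$, with discriminant
$$(\beta^2-4\alpha\gamma)(t^2+s^2)+(2\beta^2-4\alpha\gamma)ts .$$
With $t_k$ geometric of ratio $\frac12$ we want it negative for $s=0$ and for $s/t\le\frac14$, but positive for $s/t=\frac12$. Since $\frac ts+\frac st$ equals $\frac52$ at $s/t=\frac12$ and is at least $\frac{17}4$ for $s/t\le\frac14$, it suffices that $4\alpha\gamma>\beta^2$ and that $\frac{2\beta^2-4\alpha\gamma}{4\alpha\gamma-\beta^2}$ lies strictly between $\frac52$ and $\frac{17}4$. The choice $(\alpha,\beta,\gamma)=(3,32,108)$ gives $\frac{752}{272}=\frac{47}{17}$, which does.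

So let
$$\varphi(z,t)=3tz^2+32t^2z+108t^3,\qquad t_\infty=0,\quad t_k=\frac{2^{-k}}{64}\ (k\ge1),\qquad T_0=\{t_k:1\le k\le\infty\},$$
$g_k(z)=\varphi(z,t_k)$ (so $g_\infty=0$), and $G_k=\{(z,g_k(z),0):z\in D\}$. For $t\ne s$,
$$\frac{\varphi(z,t)-\varphi(z,s)}{t-s}=\Delta(z,t,s):=3z^2+32z(t+s)+108(t^2+ts+s^2),\qquad \Delta(z,t,t)=\partial_t\varphi(z,t).$$

**Lemma 4 (crossings over real points).** Over real $x\in D$:

- $G_\infty$ meets no $G_k$ with $k<\infty$;
- $G_j$ and $G_k$ ($j,k<\infty$) do not meet if $|j-k|\ge2$;
- $G_k$ and $G_{k+1}$ meet exactly over $x=-7t_k$ and $x=-9t_k$.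

*Proof.* For real $t\ne s$, the graphs with parameters $t,s$ meet over $x$ exactly when $\Delta(x,t,s)=0$. The discriminant of $\Delta$ in $x$ is
$$1024(t+s)^2-1296(t^2+ts+s^2)=-272(t^2+s^2)+752\,ts .$$
It is negative if $s=0\ne t$. If $t>0$ and $0<s\le t/4$, then $\frac ts+\frac st\ge\frac{17}4>\frac{47}{17}=\frac{752}{272}$ (as $x+\frac1x$ increases for $x\ge1$), so $272(t^2+s^2)>752\,ts$ and the discriminant is negative again. These are the first two claims, since $|j-k|\ge2$ means that the smaller parameter is at most a quarter of the larger. If $s=t/2$, then $\Delta(x,t,\frac t2)=3x^2+48xt+189t^2=3(x+7t)(x+9t)$. Finally $9t_k\le\frac9{128}<1$, so both roots lie in $D$. $\square$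

Over nonreal points $G_\infty$ does meet $G_k$: the roots of $3z^2+32zt_k+108t_k^2$ form a nonreal conjugate pair with product $36t_k^2$, hence of modulus $6t_k<1$. By Lemma 3 such crossings are of no use to a realizing chain.

**The switching points.** Put $x_0=-\frac7{64}=-14t_1$ and $x_k=-7t_k$ for $k\ge1$. Then $x_k=x_{k-1}/2$ for all $k\ge1$, so $x_k\uparrow0$. Put
$$R_0=(x_0,g_1(x_0),0),\qquad R_k=(x_k,g_k(x_k),0)=(x_k,g_{k+1}(x_k),0)\quad(k\ge1),\qquad Q=0 .$$
Then $R_{k-1},R_k\in G_k$ for all $k\ge1$, and $R_k\to Q\in G_\infty$. All these points lie over real points, so Lemma 4 tells us on which graphs they lie: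

- $R_0$ lies on $G_1$ only: the only other candidate is $G_2$, and $-14t_1\neq-7t_1,-9t_1$.
- For $k\ge1$, $R_k$ lies on $G_k$ and $G_{k+1}$ only: another $G_j$ through $R_k$ would have $j$ finite and within $1$ of both $k$ and $k+1$, which is impossible for $j\ne k,k+1$.
- $Q$ lies on $G_\infty$ only, since $\varphi(0,t)=108t^3$.

## The compact set $K$ and the rigidity of sections

We now look for a mechanism that forbids all sections except the $G_k$. Let
$$K=\{(z,\varphi(z,t),0):|z|\le1,\ t\in T_0\},\qquad E=K\cap\{|z|=1\}.$$
Since $t_k\to0=t_\infty$, the set $T_0$ is compact, so $K$ is compact, and $K\cap\{|z|<1\}=\bigcup_{k\le\infty}G_k$.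

Recall that the polynomial hull of a compact $K$ is $\{p:|q(p)|\le\max_K|q|\text{ for all polynomials }q\}$, and that $K$ is *polynomially convex* if it equals its hull. In $\mathbb C$ the unit circle is not polynomially convex: its hull is the closed disc, by the maximum principle. The closed disc is polynomially convex.

**Lemma 5.** $K$ is polynomially convex.

*Proof.* Let $p=(z_0,w_0,w_0')\notin K$. We need a polynomial $q$ with $|q(p)|>\max_K|q|$. If $|z_0|>1$, take $q=z$; if some coordinate of $w_0'$ is nonzero, take that coordinate, which vanishes on $K$. Otherwise $|z_0|\le1$, $w_0'=0$ and $w_0\ne g_k(z_0)$ for all $k\le\infty$; taking $k=\infty$ gives $w_0\ne0$. As $t_k\to0$, $g_k\to0$ uniformly on $\overline D$, so there is $N$ with $\sup_{\overline D}|g_k|\le|w_0|/2$ for $N<k\le\infty$. Put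
$$q_M=w^M\prod_{k\le N}(w-g_k(z)).$$
On the graphs with $k\le N$, $q_M=0$; on the others $|w|\le|w_0|/2$. So $|q_M|\le C(|w_0|/2)^M$ on $K$, where $C$ bounds the product on $K$. Also $|q_M(p)|=c|w_0|^M$ with $c=\prod_{k\le N}|w_0-g_k(z_0)|>0$. Neither $C$ nor $c$ depends on $M$, so large $M$ works. $\square$

The mechanism is to squeeze $\Omega$ onto $K$ as $|z|\to1$. A section is then forced, by the maximum principle, into the hull of $K$.

**Lemma 6 (all sections).** Let $\Phi:\mathbb C^n\to[0,\infty)$ be continuous with $\Phi^{-1}(0)=K$, let $\eta>0$, and let $\Omega$ be a bounded domain on which $\Phi(\zeta)<(1-|z|^2)/\eta$. If $f:D\to\Omega$ is holomorphic and $\pi\circ f\in\operatorname{Aut}(D)$, then $f(D)=G_k$ for some $k\le\infty$.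

*Proof.* Reparametrize so that $f(z)=(z,h(z))$. Then $\Phi(f(z))<(1-|z|^2)/\eta\to0$ as $|z|\to1$.

First, $\operatorname{dist}(f(z),K)\to0$ as $|z|\to1$. Otherwise, since $\overline\Omega$ is compact, there would be $z_\nu$ with $|z_\nu|\to1$ and $f(z_\nu)\to p\notin K$; but $\Phi(p)=\lim\Phi(f(z_\nu))=0$, a contradiction.

Let $q$ be a polynomial. By uniform continuity of $q$ on compact sets, $\limsup_{|z|\to1}|q(f(z))|\le\max_K|q|$, so $|q\circ f|\le\max_K|q|$ on $D$ by the maximum principle. Thus $f(D)$ lies in the polynomial hull of $K$, which is $K$ by Lemma 5. Therefore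
$$D=\bigcup_{k\le\infty}\{z\in D:h(z)=(g_k(z),0)\}.$$
This is a countable union, so one of these sets is uncountable. It has uncountably many points in some disc $\{|z|\le\theta\}$ with $\theta<1$, hence an accumulation point in $D$. By the identity theorem $h\equiv(g_k,0)$ for that $k$. $\square$

## A smooth psh function vanishing on $K$, and its defect on $|z|=1$

It remains to find a smooth $\Phi\ge0$ with zero set $K$ such that $\{|z|^2+\eta\Phi<1\}$ is strongly pseudoconvex.

**Lemma 7.** There is a $C^\infty$ psh function $\Phi_1\ge0$ on $\mathbb C^n$ with $\Phi_1^{-1}(0)=K$, strictly psh off $K$, and $\Phi_1\to\infty$ at $\infty$.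

*Proof.* Let $\sigma\in C^\infty(\mathbb R)$ with $\sigma=0$ on $(-\infty,1]$ and $\sigma''(t)=e^{-1/(t-1)}$ for $t>1$. Then $\sigma,\sigma',\sigma''>0$ on $(1,\infty)$. For real smooth $u$,
$$L_{\sigma\circ u}(v)=\sigma'(u)L_u(v)+\sigma''(u)|\partial u(v)|^2.\tag{1}$$
For each $p\notin K$, Lemma 5 gives, after scaling, a polynomial $q$ with $\max_K|q|<1<|q(p)|$. Choose $\epsilon>0$ with $\max_K(|q|^2+\epsilon|\zeta|^2)<1$ and put $u=|q|^2+\epsilon|\zeta|^2$. Since $L_{|q|^2}(v)=|\partial q(v)|^2\ge0$, $u$ is strictly psh; moreover $u<1$ on $K$ and $u(p)>1$. The open sets $\{u>1\}$ so obtained cover $\mathbb C^n\setminus K$ and miss $K$. By Lindelöf, countably many of them, $\{u_j>1\}$, already cover it. We may include $u_1=|\zeta|^2/R^2$ with $K\subset\{|\zeta|<R\}$, which is also strictly psh and $<1$ on $K$. Put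
$$\Phi_1=\sum_jc_j\,\sigma\circ u_j,\qquad 0<c_j\le\frac{2^{-j}}{1+\|\sigma\circ u_j\|_{C^j(\{|\zeta|\le j\})}} .$$
The series converges in $C^\infty$ on compact sets, so $\Phi_1$ is smooth. Each term is $\ge0$, and psh by (1). We have $\Phi_1(p)=0$ exactly when all $u_j(p)\le1$, that is, when $p\in K$. If $p\notin K$, some $u_j(p)>1$, and (1) gives $L_{\sigma\circ u_j}(v)\ge\sigma'(u_j)L_{u_j}(v)>0$ at $p$ for $v\neq0$. Finally $\Phi_1\ge c_1\sigma(|\zeta|^2/R^2)\to\infty$, because $\sigma'$ is positive and increasing on $(1,\infty)$. $\square$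

The natural candidate is now $r_1=|z|^2+\eta\Phi_1-1$. It is strictly psh at every point off $K$. But points of $E$ are boundary points of the domain it defines, being limits of points of the $G_k$ with $r_1=0$. At $p\in K$ every $u_j$ is $<1$, so each $\sigma\circ u_j$ vanishes near $p$; differentiating the series termwise, all derivatives of $\Phi_1$ vanish at $p$. Hence at $p\in E$ we have $dr_1=d|z|^2$, the complex tangent space is $\{v_1=0\}$, and there $L_{r_1}(p;v)=|v_1|^2+\eta L_{\Phi_1}(p;v)=0$. The candidate is not strongly pseudoconvex, and the failure is located exactly on $E$.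

We need an extra term near $E$ that still vanishes on $K$ but has positive Levi form across the graphs. Recall that a set where a holomorphic coordinate $T$ is *real* lies in the zero set of $(\operatorname{Im}T)^2$, and since
$$(\operatorname{Im}T)^2=-\tfrac14(T^2-2|T|^2+\overline T^2),\qquad L_{(\operatorname{Im}T)^2}(v)=\tfrac12|dT(v)|^2,$$
this function is psh with positive Levi form across the level sets of $T$. Our graphs are the leaves $t=t_k$ with $t_k$ real. So we want $t$ itself as a holomorphic coordinate, at least near $|z|=1$.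

**Lemma 8 (coordinates near $|z|=1$).** The map $(z,t)\mapsto(z,\varphi(z,t))$ is a biholomorphism from $\{\frac12<|z|<2\}\times\{|t|<\frac1{64}\}$ onto an open set $U\subset\mathbb C^2$. So there is a holomorphic $T:U\to\{|t|<\frac1{64}\}$ with $\varphi(z,T(z,w))=w$, and $(z,T)$ are holomorphic coordinates on $U$. The points of $K$ with $|z|>\frac12$ lie in $U\times\mathbb C^{n-2}$, and there $T\in T_0\subset\mathbb R$.

*Proof.* For $\frac12<|z|<2$ and $|t|,|s|<\frac1{64}$ we have $|32z(t+s)|\le|z|$ and $|108(t^2+ts+s^2)|\le\frac{324}{4096}$, with strict inequality in the first. So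
$$|\Delta(z,t,s)|>3|z|^2-|z|-\tfrac{324}{4096}>0:$$
the middle expression increases for $|z|>\frac16$, and at $|z|=\frac12$ it equals $\frac14-\frac{324}{4096}>0$. For $t\neq s$ this gives $\varphi(z,t)\ne\varphi(z,s)$, so the map is injective; for $t=s$ it gives $\partial_t\varphi\ne0$, so the Jacobian does not vanish. An injective holomorphic map with nonvanishing Jacobian is biholomorphic onto its open image. Finally, $t_k\le\frac1{128}<\frac1{64}$, so a point $(z,\varphi(z,t_k),0)$ with $\frac12<|z|\le1$ lies in $U\times\mathbb C^{n-2}$, and $T=t_k$ there by injectivity. $\square$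

## The strongly pseudoconvex domain

We now build $\Omega$: correct $\Phi_1$ near $E$, choose $\eta$, and check the boundary.

**Step 1: the correcting term.** Its purpose is to supply positivity at $E$. On $U\times\mathbb C^{n-2}$ let $\tau=(\operatorname{Im}T)^2+|w'|^2\ge0$. Then $L_\tau(v)=\frac12|dT(v)|^2+|dw'(v)|^2$. All points of $U\times\mathbb C^{n-2}$ have $|z|>\frac12$, so by Lemma 8 $\tau=0$ on $K\cap(U\times\mathbb C^{n-2})$. For every $c>0$,
$$|z|^2+c\,\tau\ \text{ is strictly psh on }U\times\mathbb C^{n-2},\tag{2}$$
because its Levi form $|dz(v)|^2+\frac c2|dT(v)|^2+c|dw'(v)|^2$ vanishes only if $dz(v)=dT(v)=dw'(v)=0$, and $(z,T,w')$ are coordinates.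

**Step 2: cutting off.** The term $\tau$ lives only on $U\times\mathbb C^{n-2}$, so it must be cut off, and the cut-off must not spoil positivity where boundary points will be. The set $E$ is a compact subset of $U\times\mathbb C^{n-2}$. Choose $\chi\in C_c^\infty(U\times\mathbb C^{n-2})$ with $0\le\chi\le1$ and $\chi=1$ on an open set $V\supset E$, and let $W=\operatorname{supp}\chi\supset V$. The compact sets $K\cap\{|z|^2\ge1-\delta\}$ decrease to $E\subset V$ as $\delta\downarrow0$, so there is $\delta\in(0,1)$ with $K\cap\{|z|^2\ge1-\delta\}\subset V$. Then the compact set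
$$W''=(W\setminus V)\cap\{1-\delta\le|z|^2\le1\}$$
is disjoint from $K$. By Lemma 7 there is $c_1>0$ with $L_{\Phi_1}(v)\ge c_1|v|^2$ on $W''$. Since $\chi\tau$, extended by $0$, is smooth with compact support, there is $c_2>0$ with $|L_{\chi\tau}(v)|\le c_2|v|^2$ everywhere. Put $\kappa=c_1/(2c_2)$ and
$$\Phi=\Phi_1+\kappa\chi\tau .$$
Then $\Phi\in C^\infty$ and $\Phi\ge0$. Also $\Phi^{-1}(0)=K$: on $K$ both $\Phi_1$ and $\chi\tau$ vanish, and $\Phi=0$ forces $\Phi_1=0$. On $W''$ we have $L_\Phi(v)\ge(c_1-\kappa c_2)|v|^2=\frac{c_1}2|v|^2$, so $\Phi$ is strictly psh at each point of $W''$.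

**Step 3: choosing $\eta$ and defining $\Omega$.** We need $\eta$ small, so that boundary points in $W$ lie near $|z|=1$, and generic, so that the boundary is smooth. Let $m=1+\max_W\Phi$. By Sard's theorem choose $\eta\in(0,\delta/m)$ that is a regular value of
$$\psi=\frac{1-|z|^2}{\Phi}\quad\text{on the open set }\{\Phi>0\}.$$
Put $r=|z|^2+\eta\Phi-1$. On $A:=K\cap\{|z|<1\}=\bigcup_{k\le\infty}G_k$ we have $r=|z|^2-1<0$. The set $A$ is connected: each $G_k$ is connected and $R_k\in G_k\cap G_{k+1}$, so $\bigcup_{k<\infty}G_k$ is connected; its closure contains $Q=\lim R_k$, so adding $Q$ keeps it connected, and $Q$ lies in the connected set $G_\infty$. Let $\Omega$ be the connected component of $\{r<0\}$ containing $A$.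

**Step 4: $\Omega$ is bounded and contained in $D\times\mathbb C^{n-1}$.** This is needed both for the definition of strong pseudoconvexity and for Lemma 2. On $\{r<0\}$ we have $\eta\Phi<1-|z|^2$, so $|z|<1$ and $\Phi_1\le\Phi<1/\eta$, and $\Phi_1\to\infty$ at $\infty$.

**Step 5: the boundary is $C^\infty$ with defining function $r$.** First, $dr\ne0$ on $\{r=0\}$. Let $r(p)=0$. If $\Phi(p)=0$, then $|z|=1$, and $d\Phi(p)=0$ because $p$ is a minimum of $\Phi$; so $dr=d|z|^2\neq0$. If $\Phi(p)>0$, then $\psi(p)=\eta$ and at $p$
$$d\psi=-\Phi^{-1}\bigl(d|z|^2+\psi\,d\Phi\bigr)=-\Phi^{-1}\bigl(d|z|^2+\eta\,d\Phi\bigr)=-\Phi^{-1}dr,$$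
which is nonzero since $\eta$ is a regular value.

Next, let $p\in\partial\Omega$. By continuity $r(p)\le0$. If $r(p)<0$, the component of $\{r<0\}$ containing $p$ is an open neighborhood of $p$, so it meets $\Omega$ and equals $\Omega$; then $p\in\Omega$, which is impossible for a boundary point of an open set. So $r(p)=0$. As $dr(p)\ne0$, $p$ has a small neighborhood $B$ for which $B\cap\{r<0\}$ is connected (a half ball in suitable coordinates). It meets $\Omega$, hence lies in $\Omega$. So $\Omega$ coincides with $\{r<0\}$ near $p$.

**Step 6: $r$ is strictly psh at each $p$ with $r(p)=0$.** Here $1-|z|^2=\eta\Phi(p)\ge0$. There are three cases.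

- *$p\notin W$.* If $\Phi(p)=0$, then $p\in K$ and $|z|=1$, so $p\in E\subset V\subset W$, a contradiction. So $p\notin K$. Near $p$ we have $\Phi=\Phi_1$, which is strictly psh at $p$; as $|z|^2$ is psh, $r$ is strictly psh at $p$.
- *$p\in V$.* Near $p$ we have $\chi=1$, so $r=(|z|^2+\eta\kappa\tau)+\eta\Phi_1-1$. The bracket is strictly psh by (2) and $\Phi_1$ is psh.
- *$p\in W\setminus V$.* Here $0\le1-|z|^2=\eta\Phi(p)\le\eta m<\delta$, so $p\in W''$, where $\Phi$ is strictly psh by Step 2.

So the Levi form of $r$ is positive definite at every boundary point: $\Omega$ is a strongly pseudoconvex domain with $C^\infty$ boundary. Since $r<0$ on $\Omega$ means $\Phi<(1-|z|^2)/\eta$, Lemma 6 applies, and every section of $\Omega$ over $D$ has image $G_k$ for some $k\le\infty$.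

## Distances between the switching points, and the length count

**Step 7: the distances from $R_0$.** We show that $d_K$ attains its lower bound. The map $z\mapsto(z,g_k(z),0)$ sends $D$ into $G_k\subset\Omega$ and passes through $R_{k-1}$ and $R_k$ at the parameters $x_{k-1}$ and $x_k$, so $d_K(R_{k-1},R_k)\le\rho(x_{k-1},x_k)$ by Lemma 2. Since $x_0<x_1<\cdots$ lie on the real geodesic,
$$\rho(x_0,x_k)\le d_K(R_0,R_k)\le\sum_{j=1}^kd_K(R_{j-1},R_j)\le\sum_{j=1}^k\rho(x_{j-1},x_j)=\rho(x_0,x_k),$$
where the first inequality is the lower bound in Lemma 2. Hence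
$$d_K(R_0,R_k)=\rho(x_0,x_k)=\sum_{j=1}^k\rho(x_{j-1},x_j)\qquad(k\ge1),\tag{3}$$
and the distance is realized by a chain of length $k$, along $G_1,\dots,G_k$.

Moreover $d_K(R_k,Q)\to0$. Indeed $\Omega$ contains a ball of some radius $\varepsilon$ around $Q=0$. If $0<|R_k|<\varepsilon$, apply Lemma 2 to $\lambda\mapsto\lambda\varepsilon R_k/|R_k|$, which maps $D$ into that ball, to get $d_K(R_k,Q)\le\rho(|R_k|/\varepsilon,0)\to0$. So
$$\rho(x_0,0)\le d_K(R_0,Q)\le\rho(x_0,x_k)+d_K(R_k,Q)\longrightarrow\rho(x_0,0),$$
that is,
$$d_K(R_0,Q)=\rho(x_0,0).\tag{4}$$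

**Step 8: a realizing chain moves by at most one graph at a time.** Let $P'$ be $Q$ or some $R_k$ with $k\ge1$, and take a chain from $R_0$ to $P'$ that realizes the distance. By (3) and (4) the hypotheses of Lemma 3 hold: $R_0\ne P'$, the projections $x_0$ and $\pi P'\in\{0,x_k\}$ are real, and $d_K(R_0,P')=\rho(\pi R_0,\pi P')$. Discard the trivial steps, which only shortens the chain, and let $m\ge1$ be the remaining length. Each $f_j$ is a section, so $f_j(D)=G_{i_j}$ with $i_j\in\{1,2,\dots,\infty\}$, and $P_{j-1},P_j\in G_{i_j}$. For $1\le j\le m-1$ the point $P_j\in G_{i_j}\cap G_{i_{j+1}}$ lies over a real point, so Lemma 4 gives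
$$\text{either } i_j=i_{j+1}=\infty,\ \text{ or both are finite and } |i_j-i_{j+1}|\le1.\tag{5}$$
Moreover $i_1=1$, because $P_0=R_0$ lies on $G_1$ only.

**Proof of (a).** Take $P=R_0$ and $Q=0$. If a finite chain realized $d_K(R_0,Q)$, then Step 8 would give $i_1=1$, and $i_m=\infty$ because $Q$ lies on $G_\infty$ only. Somewhere along the finite sequence $i_1,\dots,i_m$ a finite index would be followed by $\infty$, contradicting (5). So no finite chain realizes $d_K(R_0,Q)$. $\square$

**Proof of (b).** Let $k\ge1$ and take the pair $R_0,R_k$. By Step 7 the distance is realized by a chain of length $k$. Take any realizing chain and let $m$ be its length after discarding trivial steps. By Step 8, $i_1=1$, and $i_m\in\{k,k+1\}$ because $R_k$ lies on $G_k,G_{k+1}$ only. By (5) all indices are finite and change by at most $1$ per step, so $k\le i_m\le1+(m-1)=m$. Hence no realizing chain is shorter than $k$. $\square$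

This proves part 1 of Theorem 1. Together with part 2, proved above with the covering map, it shows that the conjecture holds in dimension $n$ if and only if $n=1$, and then with $K=1$.
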